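\title{The closed sets of uniqueness are not strongly calibrated}

\begin{abstract}
The class $U$ of closed sets of uniqueness for trigonometric series is called strongly calibrated if, whenever a closed set of multiplicity is the projection of an analytic set $P\subseteq\mathbb T\times2^{\mathbb N}$, some compact subset of $P$ projects onto a set of multiplicity. We show that $U$ is not strongly calibrated. Inside every closed set of multiplicity we construct a closed set of multiplicity $E$ and a Baire class $1$ function on $E$ with $G_\delta$ graph $P$ such that every pseudomeasure $S$ supported in the projection of a compact subset of $P$ satisfies $\|S\|_{PM}\le7\limsup|\widehat S(n)|$. The construction combines smooth substitutes for Riesz products with Lagrange interpolation weights. We also show that the property does hold when $P$ is $F_\sigma$, and when $P$ has countably many nonempty horizontal sections, all $\boldsymbol\Sigma^0_3$.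
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $\mathbb T=\mathbb R/2\pi\mathbb Z$ be the circle. A closed set $E\subseteq\mathbb T$ is a \emph{set of uniqueness} if every trigonometric series $\sum_{n\in\mathbb Z}c_ne^{inx}$ whose symmetric partial sums $\sum_{|n|\le N}c_ne^{inx}$ tend to $0$ as $N\to\infty$, for every $x\in\mathbb T\setminus E$, has $c_n=0$ for all $n$. Let $U$ be the class of closed sets of uniqueness, and let $M$ be the class of all other closed subsets of $\mathbb T$, the closed \emph{sets of multiplicity}. Let $2^{\mathbb N}$ be the Cantor space and $\operatorname{proj}:\mathbb T\times2^{\mathbb N}\to\mathbb T$ the projection onto the first coordinate. Recall that a subset of a Polish space is \emph{analytic} ($\boldsymbol\Sigma^1_1$) if it is a continuous image of a Borel subset of a Polish space; in particular Borel sets are analytic.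

Following Kechris, Louveau and Woodin, we say that $U$ is \emph{strongly calibrated} if for every $E\in M$ and every analytic set $P\subseteq\mathbb T\times2^{\mathbb N}$ with $\operatorname{proj}(P)=E$ there is a compact set $F\subseteq P$ with $\operatorname{proj}(F)\in M$. The question whether $U$ is strongly calibrated has been stated as open. We show that the answer is negative.

Trigonometric series enter only through one classical criterion. A \emph{pseudomeasure} is a distribution $S$ on $\mathbb T$ with bounded Fourier coefficients, normed by $\|S\|_{PM}=\sup_n|\widehat S(n)|$. It is a \emph{pseudofunction} if $\widehat S(n)\to0$ as $|n|\to\infty$.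

\begin{theorem}[{\cite[Ch.~V]{KS}, \cite[Ch.~II]{KL}}]\label{thm:criterion}
A closed set $E\subseteq\mathbb T$ is in $M$ if and only if some nonzero pseudofunction has its support contained in $E$.
\end{theorem}

Thus a closed set of positive Lebesgue measure is in $M$, since its indicator function is a pseudofunction by the Riemann--Lebesgue lemma. A point $x_0$ is in $U$, since a distribution supported in $\{x_0\}$ has coefficients $p(n)e^{-inx_0}$ with $p$ a polynomial. One thinks of $U$ as a class of small sets, and strong calibration asks whether largeness can always be witnessed by a compact part of a given parametrization.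

The meaning is clearest when $P$ is the graph of a Borel function $y:E\to2^{\mathbb N}$. If $F\subseteq P$ is compact, then $\operatorname{proj}$ maps $F$ homeomorphically onto $K=\operatorname{proj}(F)$, so $y|_K$ is continuous; conversely the graph of a continuous restriction $y|_K$, with $K$ compact, is compact. For graphs, then, strong calibration says that every Borel function on a set of multiplicity is continuous on some closed set of multiplicity. With ``positive measure'' in place of ``multiplicity'' this is Lusin's theorem. The analogy suggests a positive answer, and so do the simplest cases. Recall that a set is $\boldsymbol\Sigma^0_3$ if it is a countable union of $G_\delta$ sets.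

\begin{theorem}\label{thm:positive}
Let $E\in M$ and $\operatorname{proj}(P)=E$. Suppose that
\begin{enumerate}
\item[(a)] $P$ is $F_\sigma$, or
\item[(b)] $P=\bigcup_{n\in\mathbb N}H_n\times\{y_n\}$ with every $H_n\subseteq\mathbb T$ a $\boldsymbol\Sigma^0_3$ set.
\end{enumerate}
Then there is a compact $F\subseteq P$ with $\operatorname{proj}(F)\in M$.
\end{theorem}

Nevertheless the property fails for $G_\delta$ sets $P$, and it fails inside every set of multiplicity. A function between metric spaces is of \emph{Baire class $1$} if the preimage of every open set is $F_\sigma$.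

\begin{theorem}\label{thm:main}
Let $E_0\in M$ (for instance $E_0=\mathbb T$). There are a closed set $E\subseteq E_0$ with $E\in M$ and a Baire class $1$ function $y:E\to2^{\mathbb N}$ whose graph $P\subseteq\mathbb T\times2^{\mathbb N}$ is $G_\delta$, such that for every compact $F\subseteq P$, every pseudomeasure $S$ supported in $\operatorname{proj}(F)$ satisfies
\begin{equation}\label{eq:main}
\|S\|_{PM}\le7\limsup_{|n|\to\infty}|\widehat S(n)|.
\end{equation}
In particular $\operatorname{proj}(P)=E\in M$, but $\operatorname{proj}(F)\in U$ for every compact $F\subseteq P$. Hence $U$ is not strongly calibrated.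
\end{theorem}

Open sets and closed sets are $F_\sigma$, so by Theorem~\ref{thm:positive}(a), $G_\delta$ is the lowest level at which strong calibration fails.

Section~\ref{sec:pm} recalls the calculus of pseudomeasures, and Section~\ref{sec:positive} proves Theorem~\ref{thm:positive}. Section~\ref{sec:reduction} reduces Theorem~\ref{thm:main} to a statement of harmonic analysis: one needs functions $f_k$ close to $1$ in low frequencies, and countable partitions of $E$ into closed pieces, such that $f_k$ annihilates every pseudomeasure that lives on one piece of the $k$-th partition. Section~\ref{sec:two} shows on the smallest case how such an $E$ can still carry a pseudofunction. Sections~\ref{sec:stage} and~\ref{sec:block} carry out the construction on products of tori, and Sections~\ref{sec:transfer} and~\ref{sec:assembly} bring it to the circle.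

\section{Pseudomeasures and their supports}\label{sec:pm}

Integrals and $L^p$ norms on $\mathbb T$ and $\mathbb T^d$ refer to normalized Haar measure. For a function or distribution $\Phi$ on $\mathbb T^d$ we put
\[
\|\Phi\|_{PM}=\sup_{\nu\in\mathbb Z^d}|\widehat\Phi(\nu)|,\qquad\|\Phi\|_A=\sum_{\nu\in\mathbb Z^d}|\widehat\Phi(\nu)|.
\]
On the circle, $A$ is the algebra of continuous functions with $\|f\|_A<\infty$; it contains $C^\infty(\mathbb T)$. We write $PM$ and $PF$ for the spaces of pseudomeasures and pseudofunctions. The Fourier transform identifies $A$, $PM$, $PF$ with $\ell^1(\mathbb Z)$, $\ell^\infty(\mathbb Z)$, $c_0(\mathbb Z)$, so $PF$ is a closed subspace of $PM$, and $PF^*=A$ and $A^*=PM$ under the pairing $\langle f,S\rangle=\sum_n\widehat f(n)\widehat S(-n)$. For $f\in A$ and $S\in PM$ the product $fS$ is defined by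
\[
\widehat{fS}(\nu)=\sum_n\widehat f(n)\widehat S(\nu-n),
\]
and $\langle\varphi,fS\rangle=\langle\varphi f,S\rangle$ for $\varphi\in A$. The \emph{support} of $S$ is the complement of the union of all open sets $O$ such that $\langle\varphi,S\rangle=0$ for every smooth $\varphi$ with $\operatorname{supp}\varphi\subseteq O$. By a partition of unity, $\langle\varphi,S\rangle=0$ for every smooth $\varphi$ whose support is disjoint from $\operatorname{supp}S$. We say that a property holds \emph{near} a set if it holds on an open neighborhood of the set. We use the following facts.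

\begin{enumerate}
\item[(P1)] $\|fS\|_{PM}\le\|f\|_A\|S\|_{PM}$, and $fS\in PF$ if $S\in PF$.
\item[(P2)] If $f\in A$ vanishes near $\operatorname{supp}S$, then $fS=0$. In particular a nonzero pseudomeasure has nonempty support.
\item[(P3)] $\operatorname{supp}(fS)\subseteq\operatorname{supp}f\cap\operatorname{supp}S$.
\item[(P4)] If $S_n\to S$ in $PM$ and $\operatorname{supp}S_n\subseteq C$ for all large $n$, with $C$ closed, then $\operatorname{supp}S\subseteq C$.
\end{enumerate}

Fact (P1) is the inequality $\|a*b\|_\infty\le\|a\|_1\|b\|_\infty$ together with $\ell^1*c_0\subseteq c_0$. For (P2), let $h\in A$ vanish near $\operatorname{supp}S$, and convolve $h$ with smooth probability densities supported in $(-\epsilon,\epsilon)$. The results are smooth, have support disjoint from $\operatorname{supp}S$ for small $\epsilon$, and tend to $h$ in $A$ by dominated convergence; so $\langle h,S\rangle=0$. Now apply this to $h=e^{inx}f$, for which $\langle h,S\rangle=\widehat{fS}(-n)$. For (P3), a smooth $\varphi$ with support disjoint from $\operatorname{supp}f\cap\operatorname{supp}S$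 splits as $\varphi_1+\varphi_2$ with $\varphi_1f=0$ and $\varphi_2$ vanishing near $\operatorname{supp}S$, so $\langle\varphi,fS\rangle=\langle\varphi_2f,S\rangle=0$. For (P4), pair with a smooth function supported in $\mathbb T\setminus C$ and pass to the limit.

For smooth functions on tori we need three more facts.
\begin{enumerate}
\item[(T1)] If $a$ and $b$ depend on disjoint sets of variables, then $\|ab\|_{PM}=\|a\|_{PM}\|b\|_{PM}$, because the coefficients of $ab$ are the products $\widehat a(\nu)\widehat b(\nu')$.
\item[(T2)] If $Z\ge0$ and $\int Z=1$, then $\|Z\|_{PM}=1$. We call such a smooth $Z$ a \emph{density}.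
\item[(T3)] $|\int ab|\le\|a\|_A\|b\|_{PM}$, by Parseval's formula.
\end{enumerate}
If $Y_1,\dots,Y_n$ are complex linear subspaces of $C^\infty(\mathbb T)$, then $Y_1\otimes\cdots\otimes Y_n$ is the span of the functions $y_1(u_1)\cdots y_n(u_n)$, $y_i\in Y_i$, on $\mathbb T^n$, and $Y^{\otimes n}=Y\otimes\cdots\otimes Y$.

\section{The positive cases}\label{sec:positive}

Case (a) rests on Baire's theorem, applied in the support of a pseudofunction.

\begin{lemma}\label{lem:baire}
If $E\in M$ and $E\subseteq\bigcup_nC_n$ with all $C_n$ closed, then some $C_n$ is in $M$.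
\end{lemma}

\begin{proof}
Let $0\ne S\in PF$ with $\operatorname{supp}S\subseteq E$. The nonempty compact set $\operatorname{supp}S$ is covered by the $C_n$, so by Baire's theorem there are $n$ and an open interval $I$ with $\emptyset\ne I\cap\operatorname{supp}S\subseteq C_n$. Since $I$ meets $\operatorname{supp}S$, there is a smooth $\varphi$ supported in $I$ with $\langle\varphi,S\rangle\ne0$. Then $\varphi S\ne0$, because $\langle1,\varphi S\rangle=\langle\varphi,S\rangle$, and $\varphi S$ is a pseudofunction supported in $C_n$ by (P1) and (P3).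
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:positive}(a)]
Write $P=\bigcup_nF_n$ with $F_n$ closed, hence compact, and apply Lemma~\ref{lem:baire} to the sets $C_n=\operatorname{proj}(F_n)$.
\end{proof}

In case (b) we must find a closed set of multiplicity inside a $G_\delta$ set $H$. The complement of $H$ in $E$ is a union of closed sets $F_0,F_1,\dots$, and the plan is to push a pseudofunction off $F_0$, then off $F_1$, and so on, changing it so little each time that the limit is not zero. The Hahn--Banach theorem identifies the only obstruction to one such step.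

\begin{lemma}\label{lem:dichotomy}
Let $R\in PF$ and let $F\subseteq\mathbb T$ be closed. Suppose there is no $f\in A$ with $fR\ne0$ and $\operatorname{supp}(fR)\subseteq F$. Then for every $\epsilon>0$ there is $\varphi\in A$ vanishing near $F$ with $\|\varphi R-R\|_{PM}\le\epsilon$.
\end{lemma}

\begin{proof}
Let $J$ be the linear space of all $\varphi\in A$ that vanish near $F$. If $R$ is not in the closure of the subspace $\{\varphi R:\varphi\in J\}$ of $PF$, then, as $PF^*=A$, there is $f\in A$ with $\langle f,R\rangle\ne0$ and $\langle f,\varphi R\rangle=0$ for all $\varphi\in J$. The first relation says $\langle1,fR\rangle\ne0$, so $fR\neq0$. The second says $\langle\varphi,fR\rangle=0$ for all $\varphi\in J$, in particular for all smooth $\varphi$ supported in $\mathbb T\setminus F$, so $\operatorname{supp}(fR)\subseteq F$. This contradicts the hypothesis.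
\end{proof}

The lemma uses $R\in PF$: it is in $c_0$, not in $\ell^\infty$, that the separating functional comes from $A$.

\begin{proof}[Proof of Theorem~\ref{thm:positive}(b)]
Splitting each $H_n$ into countably many $G_\delta$ sets and renumbering, we may assume that $E=\bigcup_{i\ge0}H_i$ with every $H_i$ a $G_\delta$ set and $H_i\times\{y_i\}\subseteq P$. It suffices to find $i$ and a closed $C\subseteq H_i$ with $C\in M$, for then $F=C\times\{y_i\}$ works. Write $E\setminus H_i=\bigcup_{n\ge0}F^i_n$ with $F^i_n$ closed. Let $\mathcal R$ be the set of nonzero pseudofunctions supported in $E$; it is nonempty. Call $R\in\mathcal R$ \emph{$i$-free} if there are no $f\in A$ and $n$ with $fR\ne0$ and $\operatorname{supp}(fR)\subseteq F^i_n$. If $R$ is $i$-free, $\psi\in A$ and $\psi R\ne0$, then $\psi R$ is $i$-free, since $f(\psi R)=(f\psi)R$.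

\emph{Some $R\in\mathcal R$ is $i$-free for some $i$.} Otherwise, start from any $S\in\mathcal R$ and choose inductively $f_i\in A$ and $n_i$ with $S_i=f_i\cdots f_0S\ne0$ and $\operatorname{supp}S_i\subseteq F^i_{n_i}$; this is possible because $S$ is not $0$-free and $S_{i-1}\in\mathcal R$ is not $i$-free. The supports of the $S_i$ are nonempty, compact and decreasing, so some point $x\in E$ lies in all $F^i_{n_i}$. Then $x\notin\bigcup_iH_i=E$, a contradiction.

\emph{If $R$ is $i$-free, then $H_i$ contains a closed set of multiplicity.} Put $R_0=R$. Given an $i$-free $R_n$ with $\|R_n-R\|_{PM}\le\sum_{l=1}^{n}4^{-l}\|R\|_{PM}$, Lemma~\ref{lem:dichotomy} gives $\varphi_n\in A$ vanishing near $F^i_n$ such that $R_{n+1}=\varphi_nR_n$ satisfies $\|R_{n+1}-R_n\|_{PM}\le4^{-n-1}\|R\|_{PM}$. Since $\sum_{l\ge1}4^{-l}=\frac13$, we have $R_{n+1}\neq0$, so $R_{n+1}$ is $i$-free and the induction continues. The limit $R_\infty\in PF$ is nonzero for the same reason. The supports of the $R_n$ decrease, so by (P3) and (P4) the set $C=\operatorname{supp}R_\infty$ lies in $E\cap\operatorname{supp}\varphi_n$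 for every $n$, and $\operatorname{supp}\varphi_n$ misses $F^i_n$. Hence $C\subseteq H_i$ and $C\in M$.
\end{proof}

\section{Reduction to annihilating multipliers}\label{sec:reduction}

Suppose that for each $k\ge1$ the set $E$ is partitioned into countably many closed pieces $E_{k,0},E_{k,1},\dots$, and let $y(x)$ record, for every $k$, which piece of the $k$-th partition contains $x$. We shall see that a compact subset of the graph projects onto a set that meets only finitely many pieces of each partition. If $E$ carries a probability measure, one can keep finitely many pieces of the $k$-th partition and lose mass at most $2^{-k-1}$; this is the idea behind Lusin's theorem. For a pseudofunction $S$, Lemma~\ref{lem:baire} gives a pseudofunction $\varphi S$ on one piece, but $\varphi S$ need not be close to $S$, and as $k$ grows the intervals that carry the successive cutoffs may shrink to a point. To turn this gap into a counterexample, we need a reason for a set that meets finitely many pieces of each partition to be a set of uniqueness. The following lemma supplies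 it.

\begin{lemma}\label{lem:high}
Let $f_k\in A$ and let $q_k\to\infty$ be integers with $\|f_k-1\|_A\le7$ and $\widehat{(f_k-1)}(n)=0$ for $|n|<q_k$. If $S\in PM$ and $f_kS=0$ for infinitely many $k$, then $S$ satisfies \eqref{eq:main}.
\end{lemma}

\begin{proof}
If $f_kS=0$, then $S=-(f_k-1)S$, so for each $\nu\in\mathbb Z$
\[
|\widehat S(\nu)|=\Bigl|\sum_{|n|\ge q_k}\widehat{(f_k-1)}(n)\,\widehat S(\nu-n)\Bigr|\le7\sup_{|n'|\ge q_k-|\nu|}|\widehat S(n')|.
\]
Fix $\nu$ and let $k\to\infty$ through the indices with $f_kS=0$.
\end{proof}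

The analytic content of Theorem~\ref{thm:main} is the next statement, whose proof occupies Sections~\ref{sec:two}--\ref{sec:assembly}.

\begin{proposition}\label{prop:core}
Let $E_0\in M$. There are a closed set $E\subseteq E_0$ and, for every $k\ge1$, a function $f_k\in A$, an integer $q_k$ and a partition $E=\bigcup_{a\ge0}E_{k,a}$ into pairwise disjoint closed sets (some possibly empty), such that
\begin{enumerate}
\item[(A1)] $E\in M$;
\item[(A2)] $\|f_k-1\|_A\le7$, $\widehat{(f_k-1)}(n)=0$ for $|n|<q_k$, and $q_k\to\infty$;
\item[(A3)] $f_kS=0$ for every $S\in PM$ supported in a single set $E_{k,a}$.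
\end{enumerate}
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:main} from Proposition~\ref{prop:core}]
Let $\mathcal N$ be the space of sequences $(a_1,a_2,\dots)$ of nonnegative integers, with the product topology. Define $\tau:E\to\mathcal N$ by letting $\tau(x)_k$ be the index $a$ with $x\in E_{k,a}$. The map $e:\mathcal N\to2^{\mathbb N}$, $e(a_1,a_2,\dots)=0^{a_1}1\,0^{a_2}1\cdots$, is a homeomorphism onto the set $G$ of sequences with infinitely many $1$'s, which is $G_\delta$. Let $y=e\circ\tau$ and let $P$ be the graph of $y$. Then $\operatorname{proj}(P)=E$.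

\emph{$P$ is $G_\delta$.} The graph of $\tau$ is closed in $\mathbb T\times\mathcal N$: if $x_n\to x$ and $\tau(x_n)\to(a_k)$, then for each $k$ we have $x_n\in E_{k,a_k}$ for large $n$, so $x\in E_{k,a_k}$ and $\tau(x)=(a_k)$. Hence $P$ is the intersection of the $G_\delta$ set $\mathbb T\times G$ with a closed subset of $\mathbb T\times2^{\mathbb N}$, and closed subsets of a metric space are $G_\delta$.

\emph{$y$ is of Baire class $1$.} An open subset of $\mathcal N$ is a countable union of sets obtained by fixing $a_1,\dots,a_K$, and the preimage of such a set under $\tau$ is the closed set $E_{1,a_1}\cap\dots\cap E_{K,a_K}$. So preimages of open sets under $\tau$, and hence under $y$, are $F_\sigma$.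

\emph{Compact subsets of $P$.} Let $F\subseteq P$ be compact and $K=\operatorname{proj}(F)$. The projection of $F$ to $2^{\mathbb N}$ is a compact subset of $G$, and its preimage under $e$ is $\tau(K)$. So $\tau(K)$ is compact in $\mathcal N$, and each coordinate is bounded on it. Fix $k$. Then $K$ is a finite disjoint union of compact sets $K_a=K\cap E_{k,a}$. Choose smooth $\psi_a$ equal to $1$ near $K_a$ and to $0$ near the other sets $K_{a'}$. Let $S\in PM$ be supported in $K$. As $\sum_a\psi_a=1$ near $K$, (P2) gives $S=\sum_a\psi_aS$, and $\operatorname{supp}(\psi_aS)\subseteq K_a$ by (P3). By (A3), $f_kS=\sum_af_k\psi_aS=0$. This holds for every $k$, so Lemma~\ref{lem:high} gives \eqref{eq:main}. If $S\in PF$, the right side of \eqref{eq:main} is $0$ and $S=0$. By Theorem~\ref{thm:criterion}, $K\in U$, while $E\in M$ by (A1).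
\end{proof}

\begin{remark}\label{rem:tight}
Both infinities in Proposition~\ref{prop:core} are needed. If infinitely many of the partitions had only finitely many nonempty pieces, the last step of the proof would apply to $K=E$ and contradict (A1). On the other hand, for each $N$ the sets $E_{1,a_1}\cap\dots\cap E_{N,a_N}$ form a countable closed cover of $E$, so one of them is in $M$ by Lemma~\ref{lem:baire}. Uniqueness appears only when all partitions act together.
\end{remark}

\section{Signed weights and the case of two levels}\label{sec:two}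

We first work with independent variables $u_1,u_2,\dots\in\mathbb T$ and substitute $u_i=Q_ix$ at the end, with rapidly increasing integers $Q_i$. A function of a single $u_i$ with mean $0$ then has no frequencies below $Q_i$, which gives the spectral condition in (A2). The pseudofunction required by (A1) will be a limit of products of a given pseudofunction on $E_0$ with functions $\Phi(Q_1x,Q_2x,\dots)$, where $\Phi$ is a product of one factor for each $k$, in separate variables. The limit is nonzero if the $k$-th factor is within $\varepsilon_k$ of $1$ in $PM$, with $\sum\varepsilon_k$ small.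

So fix $k$ and drop it. We look for functions $g_m(u^{(m)})$ in separate groups of variables $u^{(1)},u^{(2)},\dots$, of mean $0$ and with $\sum\|g_m\|_A\le7$, and for functions $\Phi_m(u^{(1)},\dots,u^{(m)})$ of mean $1$ with $\|\Phi_m-1\|_{PM}\le\varepsilon$, such that the partial sum $f^{(m)}=1+g_1+\dots+g_m$ is locally constant near $\operatorname{supp}\Phi_m$, with finitely many values, all of modulus at most $v_m$, where $v_m\to0$. A piece of the partition will be a set of points with the same history of values, and there must be only countably many histories. On such a piece $f^{(m)}$ acts on pseudomeasures as a scalar that tends to $0$, which gives (A3).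

\subsection*{A constraint}
Since $f^{(m)}-1$ has mean $0$ and $\Phi_m$ has mean $1$, fact (T3) gives
\begin{equation}\label{eq:constraint}
\Bigl|\int f^{(m)}\Phi_m-1\Bigr|=\Bigl|\int(f^{(m)}-1)(\Phi_m-1)\Bigr|\le7\varepsilon.
\end{equation}
But $|f^{(m)}|\le v_m$ on $\operatorname{supp}\Phi_m$, so $\|\Phi_m\|_1\ge(1-7\varepsilon)/v_m$. For $\varepsilon<\frac17$ the functions $\Phi_m$ are therefore unbounded in $L^1$ while they have mean $1$ and stay bounded in $PM$. We shall take for $\Phi_m$ combinations of densities with large weights of both signs, and we need a family of densities for which the cancellation in such combinations can be computed.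

\subsection*{Riesz products}
For $|z|\le\frac13$ let $R_z(u)=\prod_{i=1}^d(1+2z\cos u_i)$ on $\mathbb T^d$. This is a density, $R_0=1$, and
\begin{equation}\label{eq:riesz}
\widehat{R_z}(\nu)=\begin{cases}z^k&\text{if all }\nu_i\in\{0,\pm1\}\text{ and exactly $k$ of them are nonzero,}\\0&\text{otherwise.}\end{cases}
\end{equation}
Two features matter. First, the nonzero coefficients of $\sum_i\lambda_iR_{z_i}$ are among the moments $\mu_k=\sum_i\lambda_iz_i^k$, whatever $d$ is. Second, under the probability measure $R_z\,du$ the variables $\cos u_i$ are independent with mean $z$, so the average $\frac1d\sum\cos u_i$, whose $A$-norm is $1$, has mean $z$ and variance at most $1/d$. It is almost constant where most of the mass lies. We need it to be exactly constant near the support, and this can be had after a small change in $PM$. For $w\in C^\infty(\mathbb T)$ write $\overline w(u)=\frac1d\sum_{i=1}^dw(u_i)$.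

\begin{proposition}\label{prop:stage}
Let $\mathcal Z\subset\mathbb Q\cap[-\frac13,\frac13]$ be finite and let $\delta\in(0,1)$. There are $d\ge1$, a finite-dimensional space $Y\subset C^\infty(\mathbb T)$ with $1\in Y$, a real $w\in C^\infty(\mathbb T)$ with $\widehat w(0)=0$ and $\|w\|_A\le2$, and for each $z\in\mathcal Z$ a density $Z_z\in Y^{\otimes d}$, such that
\begin{enumerate}
\item[(S1)] $\overline w=z$ near $\operatorname{supp}Z_z$;
\item[(S2)] $\|Z_z-R_z\|_{PM}\le\delta$.
\end{enumerate}
\end{proposition}

We prove this in Section~\ref{sec:stage}. With $g=\eta\overline w$ we have $\|g\|_A\le2\eta$, and multiplying by $Z_z$ restricts to a region where the value of the partial sum changes by exactly $\eta z$. In the rest of this section, which only explains the choices made later, we neglect $\delta$ and compute Fourier coefficients with $R_z$ in place of $Z_z$.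

\subsection*{One step with two nodes}
Suppose the current value is $a>0$. A move to a single value $b$ uses $z=(b-a)/\eta$ and costs $\|R_z-1\|_{PM}=|z|$. Instead we move to the two values $0$ and $b$, with $0<b<a\le\eta/3$. The nodes are $z_0=-a/\eta$ and $z_1=(b-a)/\eta$, and we choose the weights with $\mu_0=1$ and $\mu_1=0$:
\[
\lambda_0=-\frac{a-b}b,\qquad\lambda_1=\frac ab.
\]
Both nodes are roots of $z^2-(z_0+z_1)z+z_0z_1$, so $\mu_{k+2}=(z_0+z_1)\mu_{k+1}-z_0z_1\mu_k$. Hence $\mu_2=-z_0z_1$, and $|\mu_{k+2}|\le\frac23|\mu_{k+1}|+\frac19|\mu_k|$ gives $|\mu_k|\le|\mu_2|$ for all $k\ge1$ by induction. Therefore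
\[
\|\lambda_0R_{z_0}+\lambda_1R_{z_1}-1\|_{PM}\le|z_0z_1|\le(a/\eta)^2.
\]
The cost is now quadratic in $a$. The price is a weight $a/b$ on the part with value $b$; note that $\lambda_0\cdot0+\lambda_1b=a$, in agreement with \eqref{eq:constraint}.

\subsection*{Iteration}
Let $\eta_1=3$ and $\eta_m=2^{-m}$ for $m\ge2$, so that $\sum2\eta_m=7$. Let $v_0=1$ and $v_m=\varepsilon8^{-m-1}$ for $m\geq1$. Write $\Phi_m=V_{m,0}+V_{m,1}$, where $f^{(m)}=0$ near the support of $V_{m,0}$ (level $0$) and $f^{(m)}=v_m$ near the support of $V_{m,1}$ (level $1$). Start with $V_{0,1}=1$ and $V_{0,0}=0$. At stage $m$ apply the step above to level $1$, with $a=v_{m-1}$, $b=v_m$, $\eta=\eta_m$, and multiply level $0$ by $Z_0$: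
\[
V_{m,1}=\frac{v_{m-1}}{v_m}V_{m-1,1}Z_{z_1},\qquad V_{m,0}=V_{m-1,0}Z_0-\frac{v_{m-1}-v_m}{v_m}V_{m-1,1}Z_{z_0}.
\]
By (T1) and (T2), $\|V_{m,1}\|_{PM}=1/v_m$. Level $0$ keeps its value $0$, so its node is $z=0$; as $R_0=1$, this part is carried along at no cost, however large its norm. For $m\ge2$ level $1$ costs
\[
\|V_{m-1,1}\|_{PM}\Bigl(\frac{v_{m-1}}{\eta_m}\Bigr)^2=4^mv_{m-1}=\varepsilon2^{-m}.
\]
This is the heart of the construction: the weight grows like $v^{-1}$, but two nodes make the error decay like $v^2$. A point stays on level $1$ for some time, possibly forever, and then on level $0$, so there are countably many histories, and the values tend to $0$ along each.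

\subsection*{Why more levels}
The first stage, with $a=1$ and $\eta_1=3$, has the bound $\frac19$, which is not summable over $k$. Enlarging $\eta_1$ with $k$ would lower this cost, but then $\|f_k-1\|_A$ is no longer bounded by a constant, and the estimate in Lemma~\ref{lem:high} yields nothing, since a pseudofunction may decay arbitrarily slowly. We use $r+1$ nodes instead, which kill $\mu_1,\dots,\mu_r$ and reduce the cost to $2^{-(r+1)}$. If the target values $0=b_0<b_1<\dots<b_r$ are chosen from the top down, each much smaller than the one before, then exactly $i$ of the other values lie within distance $b_i$ of $b_i$, and the weight at $b_i$ is at most $b_i^{-i}$ times a constant fixed before $b_i$. To beat this weight at the next stage, $i+1$ nodes suffice, giving an error $b_i^{\,i+1}$. So the part on level $i$ branches only to the levels $0,\dots,i$; levels never increase, and the set of histories is again countable.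

\section{Densities on exact level sets}\label{sec:stage}

We prove Proposition~\ref{prop:stage} in two steps. In one variable we replace $\cos u$ by a staircase $w$ that is locally constant off a small set, and $1+2z\cos u$ by a mixture of densities that sit on the steps. In $d$ variables we fix in advance how many coordinates sit on each step.

\begin{lemma}\label{lem:staircase}
Let $\delta\in(0,1)$. There are an integer $L\ge1$, a real $w\in C^\infty(\mathbb T)$ with $\widehat w(0)=0$ and $\|w\|_A\le2$, open sets $\Omega_l$ and densities $\zeta_l$ on $\mathbb T$ for $-L\le l\le L$, with $\operatorname{supp}\zeta_l\subseteq\Omega_l$ and $w=l/L$ on $\Omega_l$, such that for every rational $z\in[-\frac13,\frac13]$ there are positive rationals $p_{z,l}$ with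
\begin{equation}\label{eq:mix}
\sum_lp_{z,l}=1,\qquad\sum_lp_{z,l}\frac lL=z,\qquad\Bigl\|\sum_lp_{z,l}\zeta_l-(1+2z\cos)\Bigr\|_1\le\frac\delta6.
\end{equation}
\end{lemma}

\begin{proof}
Put $\gamma=\delta/126$ and fix $\kappa\in(0,\frac14)$ with $2\sqrt\kappa\le\gamma$.

\emph{The staircase.} Take a smooth function $b_*$ on $\mathbb R$ with $0\le b_*\le2/\kappa$ and integral $1$, supported in $[\frac{1-\kappa}2,\frac{1+\kappa}2]$ and symmetric about $\frac12$, and let $\chi(t)=\int_0^t\sum_{n\in\mathbb Z}b_*(s-n)\,ds$. Then $\chi$ is smooth, odd and nondecreasing, $0\le\chi'\le2/\kappa$, and $\chi(t)=l$ when $|t-l|\le\frac{1-\kappa}2$, $l\in\mathbb Z$. It maps $[l,l+1]$ into itself, so $|\chi(t)-t|\le1$. For an integer $L\ge1$ let $w(u)=\chi(L\cos u)/L$. Then $|w|\le1$, $|w-\cos|\le1/L$, and $w(u+\pi)=-w(u)$, so that $\widehat w(0)=0$. The function $\varphi=w-\cos$ has mean $0$, $\|\varphi\|_2\le1/L$, and $|\varphi'|\le2/\kappa+1\le3/\kappa$. The point is that the slope of $w$ does not grow with $L$. By the Cauchy--Schwarz inequality and $\sum_{|n|>L}n^{-2}\le2/L$,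
\[
\|\varphi\|_A=\sum_{0<|n|\le L}|\widehat\varphi(n)|+\sum_{|n|>L}\frac{|\widehat{\varphi'}(n)|}{|n|}\le\sqrt{2L}\cdot\frac1L+\sqrt{\frac2L}\cdot\frac3\kappa.
\]
Choose $L$ so large that this is at most $1$ and $1/L\le\gamma$. Then $\|w\|_A\le2$, since $\|\cos\|_A=1$.

Let $\Omega_l=\{u:|L\cos u-l|<\frac{1-\kappa}2\}$ for $|l|\le L$. These sets are nonempty, open and disjoint, $w=l/L$ on $\Omega_l$, and $\Omega_{-l}=\Omega_l+\pi$. A point $u$ lies outside $\Omega=\bigcup_l\Omega_l$ exactly when $\cos u\in\Gamma$, where $\Gamma\subseteq[-1,1]$ is a union of $2L$ intervals of length $\kappa/L$, of total length $2\kappa$. The distribution of $\cos u$ has density $1/(\pi\sqrt{1-t^2})$, which increases with $|t|$, so the measure of $\mathbb T\setminus\Omega$ is at most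
\[
\frac2\pi\int_{1-\kappa}^1\frac{dt}{\sqrt{1-t^2}}\le\frac2\pi\int_{1-\kappa}^1\frac{dt}{\sqrt{1-t}}=\frac4\pi\sqrt\kappa\le\gamma.
\]

\emph{A substitute $\beta$ for the constant $1$.} Choose smooth $\alpha_l$ with $0\le\alpha_l\le1$ and $\operatorname{supp}\alpha_l\subseteq\Omega_l$, with $\alpha_{-l}(u)=\alpha_l(u+\pi)$ for $l\ge1$, such that the numbers $a_l=\int\alpha_l$ are positive and $\sum_la_l\ge1-\frac32\gamma$; it is enough to let $\alpha_l=1$ on compact sets that exhaust $\Omega$ up to measure $\gamma/2$. Put $\zeta_l=\alpha_l/a_l$. For $l\ne0$ choose rationals $0<b_l=b_{-l}\le a_l$ with $\sum_{l\ne0}(a_l-b_l)\le\gamma/2$, and let $b_0=1-\sum_{l\ne0}b_l$. As $\sum_l\alpha_l\le1$, we have $b_0\ge a_0>0$, and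
\[
b_0-a_0=\Bigl(1-\sum_la_l\Bigr)+\sum_{l\ne0}(a_l-b_l)\le2\gamma.
\]
The density $\beta=\sum_lb_l\zeta_l$ satisfies
\[
\|\beta-1\|_1\le\Bigl\|\beta-\sum_l\alpha_l\Bigr\|_1+\Bigl\|\sum_l\alpha_l-1\Bigr\|_1\le\sum_l|b_l-a_l|+\tfrac32\gamma\le\tfrac52\gamma+\tfrac32\gamma=4\gamma.
\]

\emph{Tilting.} We imitate $1+2z\cos$ by $(1+\frac zBw)\beta$, where $B$ replaces $\int\cos^2=\frac12$. By symmetry $\sum_lb_l\frac lL=0$. Let $B=\int w^2\beta=\sum_lb_l(\frac lL)^2$, a rational number. Then
\[
|B-\tfrac12|\le\int w^2|\beta-1|+\int|w-\cos|\,|w+\cos|\le4\gamma+2\gamma=6\gamma<\tfrac1{21},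
\]
so $B>\frac13$ and $|\frac1B-2|=|1-2B|/B\le36\gamma$. Put $p_{z,l}=(1+\frac zB\frac lL)b_l$. These numbers are rational, and positive because $|z|/B<1$. Further $\sum_lp_{z,l}=1+0$ and $\sum_lp_{z,l}\frac lL=0+\frac zBB=z$. Since $w=l/L$ on $\operatorname{supp}\zeta_l$, we have $\sum_lp_{z,l}\zeta_l=(1+\frac zBw)\beta$, and
\[
\bigl(1+\tfrac zBw\bigr)\beta-(1+2z\cos)=\bigl(1+\tfrac zBw\bigr)(\beta-1)+\tfrac zB(w-\cos)+z\bigl(\tfrac1B-2\bigr)\cos
\]
has $L^1$ norm at most $2\cdot4\gamma+\gamma+\frac13\cdot36\gamma=21\gamma=\delta/6$.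
\end{proof}

Let $\xi_z=\sum_lp_{z,l}\zeta_l$. The product $\prod_i\xi_z(u_i)$ is the average of $\prod_i\zeta_{l_i}(u_i)$ over words $(l_1,\dots,l_d)$ with independent letters of law $p_z$. Near the support of one term, $\overline w$ equals the empirical mean $\frac1d\sum l_i/L$, which fluctuates around $z$. We keep only the words in which each letter $l$ occurs exactly $dp_{z,l}$ times; this is where rationality is used. A Fourier coefficient that involves few coordinates hardly notices the change, and one that involves many coordinates is small in any case.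

\begin{proof}[Proof of Proposition~\ref{prop:stage}]
Take the objects of Lemma~\ref{lem:staircase}, and let $Y$ be the span of $1$ and the $\zeta_l$. Let $c_n=c_n(z)$ be the coefficients of $1+2z\cos$, that is, $c_0=1$, $c_{\pm1}=z$, and $c_n=0$ otherwise. By \eqref{eq:mix},
\begin{equation}\label{eq:xi}
|\widehat{\xi_z}(n)-c_n|\le\tfrac\delta6\ \text{ for all }n,\qquad|\widehat{\xi_z}(n)|\le\tfrac13+\tfrac16=\tfrac12\ \text{ for }n\ne0.
\end{equation}
Let $\theta=\max_l\sup_{n\ne0}|\widehat{\zeta_l}(n)|$. Then $\theta<1$: we have $\widehat{\zeta_l}(n)\to0$, and $|\widehat{\zeta_l}(n)|=1$ would force $e^{-inu}$ to be constant on the nonempty open set $\{\zeta_l>0\}$. Choose $k_0$ with $\theta^{k_0}+3^{-k_0}\le\delta$, and then choose $d$, a common multiple of the denominators of all $p_{z,l}$ with $z\in\mathcal Z$, such that $k_0^2/d\le\delta/2$.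

Fix $z\in\mathcal Z$, let $(l_1,\dots,l_d)$ contain each $l$ exactly $dp_{z,l}$ times, and average over all permutations $\pi$ of $\{1,\dots,d\}$:
\[
Z_z(u)=\frac1{d!}\sum_\pi\prod_{i=1}^d\zeta_{l_{\pi(i)}}(u_i).
\]
This is a density in $Y^{\otimes d}$. Each summand is supported in the open set $\prod_i\Omega_{l_{\pi(i)}}$, on which $\overline w=\frac1d\sum_il_i/L=\sum_lp_{z,l}\frac lL=z$. The union of these open sets contains $\operatorname{supp}Z_z$, which proves (S1).

For (S2) let $\nu\in\mathbb Z^d$, $I=\{i:\nu_i\ne0\}$ and $k=|I|$. Since $\widehat{\zeta_l}(0)=1$,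
\[
\widehat{Z_z}(\nu)=\mathbb E_\pi\prod_{i\in I}\widehat{\zeta}_{l_{\pi(i)}}(\nu_i),\qquad\widehat{R_z}(\nu)=\prod_{i\in I}c_{\nu_i},
\]
where $\mathbb E_\pi$ is the average over $\pi$. If $k=0$, both numbers are $1$. If $k\ge k_0$, their difference is at most $\theta^k+3^{-k}\le\delta$. Let $1\le k<k_0$. The restriction of $\pi$ to $I$ is uniformly distributed on the injections $I\to\{1,\dots,d\}$, so it has the law of a uniform random map $\sigma:I\to\{1,\dots,d\}$ conditioned on the event $J$ that $\sigma$ is injective. Two given points of $I$ collide with probability $1/d$, so $\mathbb P(J^c)\le k(k-1)/(2d)$. For the random variable $X=\prod_{i\in I}\widehat\zeta_{l_{\sigma(i)}}(\nu_i)$, which has modulus at most $1$,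
\[
|\mathbb EX-\mathbb E(X\mid J)|\le2\,\mathbb P(J^c)\le k_0^2/d\le\delta/2,
\]
because $\mathbb EX-\mathbb E(X\mid J)=\mathbb E(X\mathbf 1_{J^c})-\mathbb P(J^c)\,\mathbb E(X\mid J)$. Here $\mathbb E(X\mid J)=\widehat{Z_z}(\nu)$. The values $\sigma(i)$ are independent and $l_{\sigma(i)}$ has law $p_z$, so $\mathbb EX=\prod_{i\in I}\widehat{\xi_z}(\nu_i)$. Replace the factors $\widehat{\xi_z}(\nu_i)$ by $c_{\nu_i}$ one at a time. All these numbers have modulus at most $\frac12$, so by \eqref{eq:xi} the total change is at most $k2^{-(k-1)}\delta/6\le\delta/6$. Altogether $|\widehat{Z_z}(\nu)-\widehat{R_z}(\nu)|\le\delta/2+\delta/6\le\delta$.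
\end{proof}

\begin{remark}
The dimension $d$ must grow as $\delta\to0$. Suppose $\mathcal Z$ contains $0$ and some $z\ne0$, and let $\omega=\int w\cos$. By (S1), (S2) and (T3), $z=\int\overline wZ_z$ is within $2\delta$ of $\int\overline wR_z=2z\omega$, and $0=\int\overline w\cos u_1\,Z_0$ is within $2\delta$ of $\int\overline w\cos u_1=\omega/d$. So $\omega\ge\frac12-\delta/|z|$ and $d\ge\omega/(2\delta)$.
\end{remark}

\section{Lagrange weights and blocks}\label{sec:block}

The weights that kill the first moments are those of Lagrange interpolation at the point $0$.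

\begin{lemma}\label{lem:lagrange}
Let $z_0,\dots,z_j$ be distinct reals with $\rho=\max|z_i|<1$, and let $\lambda_i=\prod_{l\ne i}\frac{-z_l}{z_i-z_l}$. Then $\sum_i\lambda_i=1$, and $|\sum_i\lambda_iz_i^k|\le(\rho/(1-\rho))^{j+1}$ for all $k\ge1$.
\end{lemma}

\begin{proof}
Lagrange's formula gives $p(0)=\sum_i\lambda_ip(z_i)$ for every polynomial $p$ of degree at most $j$. With $p=1$ we get $\sum\lambda_i=1$. For $0<|t|\le1$ let
\[
p_t(z)=\frac1{1-tz}\Bigl(1-\prod_{i=0}^j\frac{t(z-z_i)}{1-tz_i}\Bigr).
\]
The bracket is a polynomial in $z$ of degree $j+1$ that vanishes at $z=1/t$, so $p_t$ is a polynomial of degree $j$, and $p_t(z_i)=1/(1-tz_i)$. With $\mu_k=\sum_i\lambda_iz_i^k$ this gives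
\[
\sum_{k\ge0}\mu_kt^k=\sum_i\frac{\lambda_i}{1-tz_i}=p_t(0)=1-\prod_{i=0}^j\Bigl(-\sum_{n\ge1}z_i^nt^n\Bigr).
\]
In each factor the absolute values of the coefficients add up to at most $\rho/(1-\rho)$. Comparing coefficients, $\sum_{k\ge1}|\mu_k|\le(\rho/(1-\rho))^{j+1}$.
\end{proof}

From now on $\eta_1=3$ and $\eta_m=2^{-m}$ for $m\ge2$. Given $r\ge1$, a \emph{path of length $N$} is a sequence of integers $r=j_0\ge j_1\ge\dots\ge j_N\ge0$. A pair $(j,i)$ is \emph{admissible at stage $m$} if $0\le i\le j\le r$, and $j=r$ in case $m=1$; these are the pairs $(j_{m-1},j_m)$ that occur in paths.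

\begin{proposition}\label{prop:block}
Let $\varepsilon\in(0,1)$. There are an integer $r\ge1$, numbers $v_{0,r}=1$ and $0=v_{m,0}<v_{m,1}<\dots<v_{m,r}$ for $m\ge1$, and for every $m\ge1$
\begin{itemize}
\item an integer $d_m\ge1$, a finite-dimensional space $Y_m\subset C^\infty(\mathbb T)$ with $1\in Y_m$, and a real $w_m\in C^\infty(\mathbb T)$ with $\widehat{w_m}(0)=0$ and $\|w_m\|_A\le2$,
\item for each pair $(j,i)$ admissible at stage $m$, a density $Z^m_{ji}\in Y_m^{\otimes d_m}$ and a real number $\lambda^m_{ji}$,
\end{itemize}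
with the following properties. Let $g_m=\eta_m\overline{w_m}$ on $\mathbb T^{d_m}$, let $\Phi_0=1$, and for $N\geq1$ let
\begin{equation}\label{eq:paths}
\Phi_N(u^{(1)},\dots,u^{(N)})=\sum_{(j_0,\dots,j_N)}\ \prod_{m=1}^N\lambda^m_{j_{m-1}j_m}Z^m_{j_{m-1}j_m}(u^{(m)}),\qquad u^{(m)}\in\mathbb T^{d_m},
\end{equation}
the sum running over all paths of length $N$. Then
\begin{enumerate}
\item[(B1)] $v_{m,r}\to0$;
\item[(B2)] $g_m=v_{m,i}-v_{m-1,j}$ near $\operatorname{supp}Z^m_{ji}$;
\item[(B3)] $\sum_{m\ge1}\|\Phi_m-\Phi_{m-1}\|_{PM}\le\varepsilon$.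
\end{enumerate}
\end{proposition}

\begin{proof}
All norms in this proof are $PM$ norms. Fix $r\ge1$ with $2^{-(r+1)}\le\varepsilon/4$. Let $V_{N,i}$ be the part of the sum \eqref{eq:paths} over the paths with $j_N=i$, and let $V_{0,r}=1$. Then $\Phi_m=\sum_iV_{m,i}$ and
\begin{equation}\label{eq:rec}
V_{m,i}=\sum_{j\ge i}\lambda^m_{ji}V_{m-1,j}Z^m_{ji}(u^{(m)}),
\end{equation}
where, here and below, $j$ takes only the value $r$ when $m=1$. The order of the choices at stage $m$ is essential: first the values, from the top level down; these determine the nodes and the weights; then the accuracy $\delta_m$; and last the densities.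

\emph{Values.} Suppose the stages before $m$ are done, with rational values, and let $\sigma=\sum_j\|V_{m-1,j}\|$. Choose positive rationals $v_{m,r},v_{m,r-1},\dots,v_{m,1}$, in this order, such that
\begin{align}
&v_{m,r}\le2^{-m-1}/3,\qquad v_{m,r}\le v_{m-1,1}\ \text{ if }m\ge2,\qquad v_{m,i}\le v_{m,i+1}/2\ \text{ if }i<r,\label{eq:v1}\\
&2^r\sigma\,2^{(m+2)(i+1)}\,v_{m,i}\prod_{i<l\le r}v_{m,l}^{-1}\le\frac{\varepsilon2^{-m-3}}r\qquad(1\le i\le r).\label{eq:v2}
\end{align}
Each condition bounds $v_{m,i}$ from above by a positive quantity that is already fixed. Put $v_{m,0}=0$. Property (B1) holds by \eqref{eq:v1}.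

\emph{Nodes and weights.} For admissible $(j,i)$ let $z_{ji}=(v_{m,i}-v_{m-1,j})/\eta_m$. For fixed $j$ these are $j+1$ distinct rationals. We have $0\le v_{m,i}\le v_{m-1,j}$: for $j=0$ both are $0$; for $m=1$ the right side is $1$; and for $m\ge2$, $j\ge1$ we have $v_{m,i}\le v_{m,r}\le v_{m-1,1}\le v_{m-1,j}$. Hence
\begin{equation}\label{eq:rho}
\rho_j:=\max_{i\le j}|z_{ji}|\le\frac{v_{m-1,j}}{\eta_m}\le\frac13,
\end{equation}
where the last inequality holds for $m=1$ since $v_{0,r}/\eta_1=\frac13$, and for $m\ge2$ since $v_{m-1,r}\le2^{-m}/3$. Also $\rho_0=0$. Let $\lambda^m_{j0},\dots,\lambda^m_{jj}$ be the weights of Lemma~\ref{lem:lagrange} for the nodes $z_{j0},\dots,z_{jj}$, that is,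
\[
\lambda^m_{ji}=\prod_{l\le j,\ l\ne i}\frac{v_{m-1,j}-v_{m,l}}{v_{m,i}-v_{m,l}}.
\]

\emph{Densities.} Choose $\delta_m\in(0,1)$ with
\begin{equation}\label{eq:delta}
\delta_m\sum_j\|V_{m-1,j}\|\sum_{i\le j}|\lambda^m_{ji}|\le\varepsilon2^{-m-2}.
\end{equation}
Apply Proposition~\ref{prop:stage} to the set $\mathcal Z$ of all nodes $z_{ji}$ and to $\delta_m$. It gives $d_m$, $Y_m$, $w_m$, and we set $Z^m_{ji}=Z_{z_{ji}}$. Then (S1) is (B2).

\emph{Size of the levels $i\ge1$.} Let $1\le i\le j$. The numerators in $\lambda^m_{ji}$ lie in $[0,1]$. By \eqref{eq:v1}, the $i$ denominators with $l<i$ are at least $v_{m,i}/2$, and a denominator with $l>i$ has modulus at least $v_{m,l}/2$. There are $j\le r$ factors, and $v_{m,l}\le1$, so $|\lambda^m_{ji}|\le2^rv_{m,i}^{-i}\prod_{i<l\le r}v_{m,l}^{-1}$. By \eqref{eq:rec}, (T1) and (T2), $\|V_{m,i}\|$ is at most $\sigma$ times this bound. Multiplying by $(2^{m+2}v_{m,i})^{i+1}$ leaves one power of $v_{m,i}$, and \eqref{eq:v2} gives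
\begin{equation}\label{eq:size}
\|V_{m,i}\|\,(2^{m+2}v_{m,i})^{i+1}\le\frac{\varepsilon2^{-m-3}}r\qquad(1\le i\le r).
\end{equation}

\emph{Errors.} Summing \eqref{eq:rec} over $i$,
\[
\Phi_m-\Phi_{m-1}=\sum_jV_{m-1,j}\,(\Psi_j-1),\qquad\Psi_j=\sum_{i\le j}\lambda^m_{ji}Z^m_{ji}(u^{(m)}).
\]
The function $\sum_i\lambda^m_{ji}R_{z_{ji}}-1$ has mean $0$ by Lemma~\ref{lem:lagrange}, and by \eqref{eq:riesz} each of its other coefficients is $0$ or $\sum_i\lambda^m_{ji}z_{ji}^k$ for some $k\ge1$. So (S2) and Lemma~\ref{lem:lagrange} give
\[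
\|\Psi_j-1\|\le\delta_m\sum_{i\le j}|\lambda^m_{ji}|+\Bigl(\frac{\rho_j}{1-\rho_j}\Bigr)^{j+1},
\]
and by (T1) and \eqref{eq:delta},
\[
\|\Phi_m-\Phi_{m-1}\|\le\varepsilon2^{-m-2}+\sum_j\|V_{m-1,j}\|\Bigl(\frac{\rho_j}{1-\rho_j}\Bigr)^{j+1}.
\]
For $m=1$ only $j=r$ occurs and $\rho_r/(1-\rho_r)\le\frac12$, so the right side is at most $\varepsilon/8+2^{-(r+1)}\le3\varepsilon/8$. For $m\ge2$ the term $j=0$ vanishes since $\rho_0=0$. For $j\ge1$, \eqref{eq:rho} gives $\rho_j/(1-\rho_j)\le\frac32\rho_j\le2^{m+1}v_{m-1,j}$, so by \eqref{eq:size} for stage $m-1$ each of these $r$ terms is at most $\varepsilon2^{-m-2}/r$. Thus $\|\Phi_m-\Phi_{m-1}\|\le\varepsilon2^{-m-1}$ for $m\ge2$, and the sum in (B3) is at most $\frac38\varepsilon+\frac14\varepsilon<\varepsilon$.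
\end{proof}

We call the collection of objects in Proposition~\ref{prop:block} a \emph{block}.

\section{Transfer to the circle}\label{sec:transfer}

We now substitute $u_i=Q_ix$ and multiply by a pseudofunction $S_0$ that lives on $E_0$, and we must see that $PM$ norms are almost preserved. If $S_0=1$, the variable $u_i$ enters through trigonometric polynomials of degree at most $N_i$, and $Q_n>2\sum_{i<n}N_iQ_i$ for all $n$, then $\nu\mapsto\sum_iQ_i\nu_i$ is injective on the frequencies that occur, and the norm is preserved exactly. In general the frequencies overlap, but the overlaps involve only far tails.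

\begin{lemma}\label{lem:transfer}
Let $S_0\in PF$ with $\|S_0\|_{PM}=1$, and let $Y_1,Y_2,\dots\subset C^\infty(\mathbb T)$ be finite-dimensional spaces. There are integers $0<Q_1<Q_2<\cdots$ such that for all $n$ and all $\Phi\in X_n=Y_1\otimes\dots\otimes Y_n$, with $\mathbf q_n(x)=(Q_1x,\dots,Q_nx)$,
\[
\|S_0\cdot(\Phi\circ\mathbf q_n)\|_{PM}\le2\|\Phi\|_{PM}.
\]
\end{lemma}

\begin{proof}
We choose $Q_n$ inductively so that the inequality holds on $X_n$ with the constant $C_n=2-2^{-n}$. For $n=0$ let $X_0$ be the space of constants; then $C_0=1$ works. Let $n\ge1$, and suppose $Q_1,\dots,Q_{n-1}$ are chosen. Fix bases $(h_\alpha)$ of $X_{n-1}$ and $(y_\beta)$ of $Y_n$, and write $\Phi\in X_n$ as $\sum c_{\alpha\beta}h_\alpha\otimes y_\beta$. All norms on $X_n$ are equivalent, so $\sum|c_{\alpha\beta}|\le D\|\Phi\|_{PM}$ for a constant $D$. The pseudofunctions $B_\alpha=S_0\cdot(h_\alpha\circ\mathbf q_{n-1})$ are finite in number, so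
\[
\omega(t)=\max_\alpha\sup_{|\nu|\ge t}|\widehat{B_\alpha}(\nu)|\to0\qquad(t\to\infty).
\]
Expand $\Phi=\sum_l\Phi_l(u_1,\dots,u_{n-1})e^{ilu_n}$. Here $\Phi_l=\sum c_{\alpha\beta}\widehat{y_\beta}(l)h_\alpha\in X_{n-1}$, and $\|\Phi_l\|_{PM}\le\|\Phi\|_{PM}$ because the coefficients of $\Phi_l$ are among those of $\Phi$. Put $T_l=S_0\cdot(\Phi_l\circ\mathbf q_{n-1})=\sum c_{\alpha\beta}\widehat{y_\beta}(l)B_\alpha$. With $Q_n=Q$, the $\nu$-th coefficient of $S_0\cdot(\Phi\circ\mathbf q_n)$ is $\sum_l\widehat{T_l}(\nu-lQ)$. At most one $l$ has $|\nu-lQ|<Q/2$, and by induction its term is at most $C_{n-1}\|\Phi\|_{PM}$. The other terms add up to at most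
\[
\sum_{\alpha,\beta}|c_{\alpha\beta}|\sum_l|\widehat{y_\beta}(l)|\,\omega(Q/2)\le D\max_\beta\|y_\beta\|_A\,\omega(Q/2)\,\|\Phi\|_{PM}.
\]
Take $Q_n$ larger than all earlier $Q_i$, positive, and so large that this is at most $2^{-n}\|\Phi\|_{PM}$. Then $C_{n-1}+2^{-n}=C_n$.
\end{proof}

Finite dimension makes one $Q_n$ serve all $\Phi\in X_n$. The decay of $\widehat{S_0}$ cannot be dropped: if $S_0$ is the point mass at $0$ and $\Phi=1+2\cos u_1$, then $\|\Phi\|_{PM}=1$ and $S_0\cdot(\Phi\circ\mathbf q_1)=3S_0$ for every $Q_1$.

\section{The set $E$ and the multipliers $f_k$}\label{sec:assembly}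

We prove Proposition~\ref{prop:core}. Let $E_0\in M$, and by Theorem~\ref{thm:criterion} let $S_0\in PF$ with $\|S_0\|_{PM}=1$ and $\operatorname{supp}S_0\subseteq E_0$.

\subsection*{Stages and variables}
For $k\ge1$ take a block with $\varepsilon_k=2^{-k-4}$, so that $\sum_k\varepsilon_k=\frac1{16}$. Its objects carry an extra index $k$: $r_k$, $v^k_{m,i}$, $d_{k,m}$, $Y_{k,m}$, $w_{k,m}$, $g_{k,m}$, $Z^{k,m}_{ji}$, $\Phi^k_m$. Paths that start at $r_k$ are called \emph{$k$-paths}. Enumerate all pairs $(k,m)$ with $k,m\ge1$ as stages $s=1,2,\dots$ so that $(k,m)$ comes before $(k,m+1)$. Going through the stages in this order, give to stage $(k,m)$ the next $d_{k,m}$ variables from the list $u_1,u_2,\dots$; let $I(k,m)$ be the set of their indices, and put $Y_i=Y_{k,m}$ for $i\in I(k,m)$. Let $Q_i$, $X_n$, $\mathbf q_n$ be as in Lemma~\ref{lem:transfer} for $S_0$ and these $Y_i$, and define the continuous maps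
\[
\theta_{k,m}:\mathbb T\to\mathbb T^{d_{k,m}},\qquad\theta_{k,m}(x)=(Q_ix)_{i\in I(k,m)}.
\]
Let $D_s$ be the number of variables used in the first $s$ stages, and let $N_k(s)$ be the number of stages of block $k$ among them. For fixed $s$ only finitely many $N_k(s)$ are nonzero, and $N_k(s)\to\infty$ as $s\to\infty$ for each $k$.

\subsection*{The set $E$ and its partitions}
Say that $x\in\mathbb T$ \emph{follows} the $k$-path $(j_0,\dots,j_N)$ if $\theta_{k,m}(x)\in\operatorname{supp}Z^{k,m}_{j_{m-1}j_m}$ for $1\le m\le N$. The set of points that follow a given path is closed. Let $E_s$ be the set of $x\in E_0$ that, for each $k$ with $N_k(s)\ge1$, follow some $k$-path of length $N_k(s)$. There are finitely many such $k$ and finitely many paths of given length, so $E_s$ is closed. A point that follows a path follows its initial segments, so $E_{s+1}\subseteq E_s$. Put $E=\bigcap_sE_s$.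

Fix $k$. For given $m$ and $j$, the function $g_{k,m}$ takes the distinct values $v^k_{m,i}-v^k_{m-1,j}$ on the sets $\operatorname{supp}Z^{k,m}_{ji}$, $i\le j$, by (B2); so these sets are disjoint. Hence, for a path that $x$ follows, $j_{m-1}$ determines $j_m$, and $x$ follows at most one $k$-path of each length. A point $x\in E$ follows $k$-paths of every length, and by uniqueness they are the initial segments of one infinite nonincreasing sequence $\ell=(j_m)_{m\ge0}$ in $\{0,\dots,r_k\}$ with $j_0=r_k$. Let $\mathcal L_k$ be the set of such sequences, and for $\ell\in\mathcal L_k$ let $E_{k,\ell}$ be the set of $x\in E$ that follow all initial segments of $\ell$. The sets $E_{k,\ell}$ are closed and pairwise disjoint, and they cover $E$. A nonincreasing sequence of nonnegative integers is eventually constant, so $\mathcal L_k$ is countable; it is infinite as $r_k\ge1$. Enumerating $\mathcal L_k$ gives the partition required in Proposition~\ref{prop:core}.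

\subsection*{Proof of (A1)}
Let $\Pi_0=1$ and $\Pi_s=\prod_k\Phi^k_{N_k(s)}$, each block in its own variables. Then $\Pi_s\in X_{D_s}$, and also $\Pi_{s-1}\in X_{D_s}$ because $1\in Y_i$ for all $i$. By (B3), $\|\Phi^k_m\|_{PM}\le1+\varepsilon_k$. If stage $s$ is $(k,m)$, only the $k$-th factor changes from $\Pi_{s-1}$ to $\Pi_s$, and (T1) gives
\[
\|\Pi_s-\Pi_{s-1}\|_{PM}=\|\Phi^k_m-\Phi^k_{m-1}\|_{PM}\prod_{k'\ne k}\|\Phi^{k'}_{N_{k'}(s)}\|_{PM}\le e^{1/16}\|\Phi^k_m-\Phi^k_{m-1}\|_{PM}.
\]
Summing over all stages, $\sum_s\|\Pi_s-\Pi_{s-1}\|_{PM}\le e^{1/16}\sum_k\varepsilon_k<\frac18$. Put $S_s=S_0\cdot(\Pi_s\circ\mathbf q_{D_s})\in PF$. Then $S_s-S_{s-1}=S_0\cdot((\Pi_s-\Pi_{s-1})\circ\mathbf q_{D_s})$, so Lemma~\ref{lem:transfer} gives $\sum_s\|S_s-S_{s-1}\|_{PM}\le\frac14$. Hence $S_s$ converges in $PF$ to some $S_\infty$ with $\|S_\infty-S_0\|_{PM}\le\frac14$, and $S_\infty\ne0$.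

By \eqref{eq:paths}, $\Pi_s\circ\mathbf q_{D_s}$ is a finite linear combination of products $\prod_k\prod_{m\le N_k(s)}Z^{k,m}_{j^k_{m-1}j^k_m}\circ\theta_{k,m}$, one for each choice of a $k$-path of length $N_k(s)$ for every $k$ with $N_k(s)\geq1$. Such a product vanishes off the closed set of points that follow the chosen paths. With (P3) and $\operatorname{supp}S_0\subseteq E_0$ this gives $\operatorname{supp}S_s\subseteq E_s$. Since the $E_s$ decrease, (P4) gives $\operatorname{supp}S_\infty\subseteq E_s$ for every $s$. So $\operatorname{supp}S_\infty\subseteq E$, and $E\in M$ by Theorem~\ref{thm:criterion}.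

\subsection*{Proof of (A2)}
Let
\[
f_{k,N}=1+\sum_{m=1}^Ng_{k,m}\circ\theta_{k,m},\qquad g_{k,m}(\theta_{k,m}(x))=\frac{\eta_m}{d_{k,m}}\sum_{i\in I(k,m)}w_{k,m}(Q_ix).
\]
The function $w_{k,m}(Q_ix)$ has the same $A$-norm as $w_{k,m}$, and its frequencies are nonzero multiples of $Q_i$ because $\widehat{w_{k,m}}(0)=0$. So $\|g_{k,m}\circ\theta_{k,m}\|_A\le2\eta_m$, the functions $f_{k,N}$ converge in $A$ to some $f_k$, and $\|f_k-1\|_A\le2(3+\frac12)=7$. Let $q_k$ be the least $Q_i$ with $i\in\bigcup_mI(k,m)$. Then $\widehat{(f_k-1)}(n)=0$ for $|n|<q_k$. Only finitely many blocks have a variable among $u_1,\dots,u_n$, and $Q_i\to\infty$, so $q_k\to\infty$.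

\subsection*{Proof of (A3)}
Let $\ell=(j_m)\in\mathcal L_k$ and let $S\in PM$ be supported in $E_{k,\ell}$. By (B2) there is an open set $O_m\supseteq\operatorname{supp}Z^{k,m}_{j_{m-1}j_m}$ on which $g_{k,m}=v^k_{m,j_m}-v^k_{m-1,j_{m-1}}$. On the open set $\bigcap_{m\le N}\theta_{k,m}^{-1}(O_m)$, which contains $E_{k,\ell}$, the sum telescopes, and since $v^k_{0,j_0}=v^k_{0,r_k}=1$,
\begin{equation}\label{eq:tele}
f_{k,N}=1+\sum_{m=1}^N\bigl(v^k_{m,j_m}-v^k_{m-1,j_{m-1}}\bigr)=v^k_{N,j_N}\qquad\text{near }E_{k,\ell}.
\end{equation}
By (P2), $f_{k,N}S=v^k_{N,j_N}S$; this is why the values had to be exact on neighborhoods, and not only on the supports. By (P1) and (B1),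
\[
\|f_kS\|_{PM}\le\|f_k-f_{k,N}\|_A\|S\|_{PM}+v^k_{N,r_k}\|S\|_{PM}\to0\qquad(N\to\infty).
\]
So $f_kS=0$. This proves Proposition~\ref{prop:core}, and with it Theorem~\ref{thm:main}.

\begin{remark}
By \eqref{eq:tele} and (B1), every $f_k$ vanishes at every point of $E$. Hence $f_k\mu=0$ for every finite Borel measure $\mu$ on $E$, and by Lemma~\ref{lem:high} all such measures satisfy \eqref{eq:main}, with no restriction on their support in $E$. The multiplicity of $E$ is therefore witnessed by no measure. The pseudofunction $S_\infty$ behaves differently: $f_k$ vanishes on its support, yet $f_kS_\infty\ne0$ for all but finitely many $k$, since otherwise Lemma~\ref{lem:high} would give $S_\infty=0$.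
\end{remark}

\begin{thebibliography}{9}

\bibitem{KS} Kahane and Salem, \emph{Ensembles parfaits et s\'eries trigonom\'etriques}.

\bibitem{KL} Kechris and Louveau, \emph{Descriptive Set Theory and the Structure of Sets of Uniqueness}.

\end{thebibliography}
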